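# Degree of regularity of $p$-harmonic functions as $p\to1^+$, and the cone $|x|=|y|$ in $\mathbf R^{2m}$

## 1. Weak solutions, Hölder exponents and symmetry across a cone

Throughout, $1<p<\infty$ and $\Omega\subset\mathbf R^n$ is a domain. The vector $|\xi|^{p-2}\xi$ is read as $0$ when $\xi=0$; with this convention $\xi\mapsto|\xi|^{p-2}\xi$ is continuous on $\mathbf R^n$.

**Definition ($p$-harmonic function).** A function $u\in W^1_{p,\mathrm{loc}}(\Omega)$ is $p$-harmonic if it is a weak solution of $\operatorname{div}(|\nabla u|^{p-2}\nabla u)=0$, that is,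
$$\int_\Omega|\nabla u|^{p-2}\nabla u\cdot\nabla\varphi\,dX=0\qquad\text{for all }\varphi\in C_c^\infty(\Omega).\tag{1}$$

Affine functions are $p$-harmonic for every $p$. A nonlinear example on $\mathbf R^n\setminus\{0\}$, $n\ne p$, is $u=|X|^\gamma$ with $\gamma=\frac{p-n}{p-1}$. Here $\nabla u=\gamma|X|^{\gamma-2}X$ and $(\gamma-1)(p-1)=1-n$, so $|\nabla u|^{p-2}\nabla u=|\gamma|^{p-2}\gamma\,|X|^{-n}X$, which is divergence free off $0$.

If $u$ is $C^2$ near a point and $\nabla u\ne0$ there, differentiating the product gives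
$$\operatorname{div}(|\nabla u|^{p-2}\nabla u)=|\nabla u|^{p-4}\Big(|\nabla u|^2\Delta u+(p-2)\langle D^2u\,\nabla u,\nabla u\rangle\Big),\tag{2}$$
and in such a region (1) says that this expression vanishes pointwise.

**Definition ($p$-subharmonic function).** A function $v\in W^1_{p,\mathrm{loc}}(\Omega)$ is $p$-subharmonic if $\int|\nabla v|^{p-2}\nabla v\cdot\nabla\varphi\le0$ for all $0\le\varphi\in C_c^\infty(\Omega)$.

For a $C^2$ function with nonvanishing gradient this means $\operatorname{div}(|\nabla v|^{p-2}\nabla v)\ge0$, by integration by parts. For example, on $\mathbf R^n\setminus\{0\}$ the function $v=\frac12|X|^2$ has $|\nabla v|^{p-2}\nabla v=|X|^{p-2}X$, whose divergence is $(n+p-2)|X|^{p-2}>0$.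

We shall compare subsolutions with solutions through strict monotonicity:
$$\big(|\xi|^{p-2}\xi-|\eta|^{p-2}\eta\big)\cdot(\xi-\eta)>0\qquad(\xi\neq\eta).\tag{3}$$
It holds because $|\xi|^{p-2}\xi$ is the gradient of the strictly convex function $|\xi|^p/p$.

**Definition (Hölder classes).** For an integer $k\ge1$ and $\alpha\in(0,1]$, $C^{k,\alpha}_{\mathrm{loc}}(\Omega)$ is the set of functions whose $k$-th order derivatives are locally Hölder continuous with exponent $\alpha$. We attach to the class the single number $k+\alpha$.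

For example, $|t|^{5/2}$ on $\mathbf R$ has second derivative $\frac{15}4|t|^{1/2}$. It therefore lies in $C^{2,1/2}_{\rm loc}$, with number $5/2$. It lies in no class with a larger number: $|t|^{1/2}$ is not $\alpha$-Hölder at $0$ for $\alpha>\frac12$, and there is no third derivative at $0$.

**Definition (degree of regularity).** $r(n,p)$ is the supremum of the numbers $k+\alpha$ such that every $p$-harmonic function on every domain $\Omega\subset\mathbf R^n$ belongs to $C^{k,\alpha}_{\rm loc}(\Omega)$.

To bound $r(n,p)$ from above, it is enough to exhibit one badly behaved $p$-harmonic function. Two cases are immediate. For $n=1$, (1) says that $|u'|^{p-2}u'$ is constant, so $u$ is affine and $r(1,p)=\infty$. For $p=2$, harmonic functions are smooth, so $r(n,2)=\infty$.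

**Definition (Simons-symmetric functions).** Let $m\ge2$, write points of $\mathbf R^{2m}$ as $X=(x,y)$ with $x,y\in\mathbf R^m$, and put $a=|x|$, $b=|y|$, $J(x,y)=(y,x)$. Call $u$ Simons-symmetric if $u\circ T=u$ for all $T\in O(m)\times O(m)$ and $u\circ J=-u$.

Such a function depends only on $(a,b)$ and changes sign when $a$ and $b$ are exchanged. Hence it vanishes on the Simons cone $\{a=b\}$. Examples are $a^2-b^2$ and, more generally, $a^q-b^q$ with $q>0$.

Finally, consider $p=1$. Where $u$ is $C^2$ with $\nabla u\neq0$, the equation $\operatorname{div}(\nabla u/|\nabla u|)=0$ says that the level sets of $u$ have mean curvature zero. It says nothing about how the levels are labeled: if $u=g(X_1)$ with $g\in C^1$ and $g'>0$, then $\nabla u/|\nabla u|=e_1$ is constant and the equation holds, however irregular $g'$ is.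

## 2. Growth of $r(2,p)$, and a bound for $r(n,p)$ when $n\ge8$

In the plane the following is known; we quote it. Every $p$-harmonic function, $1<p<\infty$, lies in $C^{k,\alpha}_{\rm loc}$ with $k\ge1$, $\alpha\in(0,1]$ determined by
$$k+\alpha=\frac16\left[7+\frac1{p-1}+\sqrt{1+\frac{14}{p-1}+\frac1{(p-1)^2}}\right],\tag{4}$$
and this is sharp except for $p=2$. So $r(2,p)$ equals the right side of (4) for $p\ne2$. At $p=\frac32$ it is $\frac{9+\sqrt{33}}6\approx2.46$, at $p=1.1$ it is $\frac{17+\sqrt{241}}6\approx5.42$, and it tends to $\infty$ as $p\to1^+$. Thus the limiting equation has rather irregular solutions, and yet planar $p$-harmonic functions become smoother and smoother as $p\to1^+$.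

Does this happen in every dimension? That is, is $\lim_{p\to1^+}r(n,p)=\infty$ for every $n\ge3$?

The answer is no, and the statement needs some notation. Put $\varepsilon=p-1$, $N=2m-1$ and
$$P_m(z)=z^2-(2m-1)z+4(m-1),\qquad Q_\varepsilon(z)=-P_m(z)+\varepsilon(z-1)(3z-4).\tag{5}$$
Since $P_m(2)=2$ and $P_m(3)=8-2m$, we get $Q_\varepsilon(2)=2\varepsilon-2$ and $Q_\varepsilon(3)=2m-8+10\varepsilon$. For $m\ge4$ and $0<\varepsilon<1$ these are respectively negative and positive. A polynomial of degree at most $2$ with opposite signs at the endpoints of an interval has exactly one root inside, so $Q_\varepsilon$ has exactly one root in $(2,3)$. Call it $q_m(p)$. Moreover $Q_\varepsilon<0$ on $[2,q_m(p))$ and $Q_\varepsilon>0$ on $(q_m(p),3]$.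

For $m\ge4$ let
$$q_m=\tfrac12\Big[2m-1-\sqrt{4m^2-20m+17}\Big]\tag{6}$$
be the smaller root of $P_m$. As $P_m$ is convex with $P_m(2)>0\ge P_m(3)$, we have $2<q_m\le3$. The product of the roots is $4(m-1)$ and the larger root is asymptotic to $2m$, so $q_m\to2$ as $m\to\infty$. Since $Q_\varepsilon(q_m)=\varepsilon(q_m-1)(3q_m-4)>0$, we have $q_m(p)<q_m$.

For instance $q_4=3$ and $q_5=\frac{9-\sqrt{17}}2\approx2.44$. For $m=4$, $p=\frac32$, the equation $Q_{1/2}(z)=0$ is $z^2+7z-20=0$, so $q_4(\tfrac32)=\frac{\sqrt{129}-7}2\approx2.18$. For $m=4$, $p=1.1$, it is $7z^2-63z+116=0$, so $q_4(1.1)=\frac{63-\sqrt{721}}{14}\approx2.58$.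

**Theorem 1.** Let $n\ge8$, $m=\lfloor n/2\rfloor$, $1<p<2$. Then $r(n,p)\le q_m(p)<q_m\le3$. Hence $\limsup_{p\to1^+}r(n,p)\le q_m\le3$. In particular $\lim_{p\to1^+}r(n,p)=\infty$ is false for every $n\ge8$, and $\lim_{n\to\infty}\sup_{1<p<2}r(n,p)\le2$.

This settles the question about every dimension. The limit for the individual dimensions $3\le n\le7$ is not determined here. Theorem 2, stated in Section 7, computes the exact exponent of the natural homogeneous examples and shows how dimension $8$ enters.

## 3. Adding variables to planar examples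

The first thing to try is to carry the sharp planar functions to higher dimensions by ignoring the new variables.

**Lemma 1.** $r(n+1,p)\le r(n,p)$.

*Proof.* Let $u$ be $p$-harmonic in $\Omega'\subset\mathbf R^n$ and put $\tilde u(x',t)=u(x')$ on $\Omega'\times\mathbf R$. Then $\nabla\tilde u=(\nabla u,0)$. For $\varphi\in C_c^\infty(\Omega'\times\mathbf R)$ each slice $\varphi(\cdot,t)$ is admissible in (1), and integrating over $t$ gives
$$\int\!\!\int|\nabla u|^{p-2}\nabla u\cdot\nabla_{x'}\varphi(x',t)\,dx'\,dt=0 .$$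
So $\tilde u$ is $p$-harmonic. If $\tilde u\in C^{k,\alpha}_{\rm loc}$, then restricting to slices gives $u\in C^{k,\alpha}_{\rm loc}$. Hence every number $k+\alpha$ admissible in dimension $n+1$ is admissible in dimension $n$. $\square$

**Remark (the range $p>2$).** With $t=\frac1{p-1}$ the right side of (4) is $\frac16(7+t+\sqrt{1+14t+t^2})$, which is increasing in $t$ and equals $2$ at $t=1$. For $p>2$ we have $t<1$, so Lemma 1 gives $r(n,p)\le r(2,p)<2$. Together with Theorem 1, for $n\ge8$ we get $r(n,p)<q_m\le3$ for all $p\ne2$.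

For $p\to1^+$, however, Lemma 1 only gives $r(n,p)\le r(2,p)$, and $r(2,p)\to\infty$. The planar examples become smoother in exactly the range we care about, so we need genuinely high-dimensional functions whose order of vanishing stays bounded.

The case $p=1$ suggests where to look: level sets should be close to minimal hypersurfaces. A singular candidate is the Simons cone $\{|x|=|y|\}$. For $u=a^2-b^2$ we have $\nabla u=2(x,-y)$, $\Delta u=0$ and $\langle D^2u\nabla u,\nabla u\rangle=8(a^2-b^2)$. By (2) with $p=1$, $\operatorname{div}(\nabla u/|\nabla u|)=-8|\nabla u|^{-3}(a^2-b^2)$, which vanishes on $\{a=b\}\setminus\{0\}$. So the cone has mean curvature zero off the origin in every $\mathbf R^{2m}$; from $2m=8$ on it is area-minimizing. This is only motivation and is not used below.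

## 4. Symmetry forbids quadratic growth

The same computation has a second use. A Simons-symmetric function that is smooth enough at the origin has a very restricted Taylor polynomial, and the only possible quadratic term is not $p$-harmonic.

**Lemma 2.** Let $p\ne2$ and $2\le\mu<4$. Let $u$ be $p$-harmonic in a ball about $0\in\mathbf R^{2m}$, invariant under $O(m)\times O(m)$, with $u\circ J=-u$ and $u(x,0)\ge c|x|^\mu$ for small $|x|$, where $c>0$. Then $u$ is not $C^{k,\alpha}$ near $0$ for any $k,\alpha$ with $k+\alpha>\mu$. Consequently $r(2m,p)\le\mu$.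

*Proof.* Suppose $u\in C^{k,\alpha}$ near $0$ with $k+\alpha>\mu\ge2$. As $\alpha\le1$, we have $k\ge2$.

**Step 1: find the lowest Taylor term.** Let $P$ be the Taylor polynomial of $u$ at $0$ of degree $\le k$. Taylor's formula with Hölder continuous $k$-th derivatives gives $|u(X)-P(X)|\le C|X|^{k+\alpha}$ near $0$. A polynomial of degree $\le k$ that is $O(|X|^{k+\alpha})$ is zero, so $P$ is the only polynomial of degree $\le k$ with this property. For $T\in O(m)\times O(m)$, the polynomials $P\circ T$ and $-P\circ J$ have the same property, hence $P\circ T=P$ and $P\circ J=-P$. If $P=0$, then $c|x|^\mu\le u(x,0)\le C|x|^{k+\alpha}$, which is impossible for small $|x|$ because $k+\alpha>\mu$. So $P\ne0$; let $P_j\ne0$ be its lowest-order homogeneous part. Then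
$$c|x|^\mu\le u(x,0)\le C'|x|^{\min(j,k+\alpha)}$$
for small $|x|$, which forces $\min(j,k+\alpha)\le\mu$. Since $k+\alpha>\mu$, we get $j\le\mu<4$.

Now use the symmetry. Since $-I\in O(m)\times O(m)$, $P_j$ is even, so $j$ is even. A constant term would satisfy $P_0=-P_0$, so $P_0=0$. Hence $j=2$. In the quadratic form $P_2$, invariance under $(I,-I)$ removes the mixed terms $x_iy_l$. Sign changes of single coordinates remove $x_ix_l$ and $y_iy_l$ with $i\ne l$. Permutations of coordinates make the remaining coefficients equal within each block. Oddness under $J$ makes the two block coefficients opposite. So $P_2=d(|x|^2-|y|^2)$ with $d\ne0$.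

**Step 2: blow up to see that $P_2$ would be $p$-harmonic.** Put $u_\rho(X)=\rho^{-2}u(\rho X)$. It is $p$-harmonic, because scaling the variable and multiplying by a constant preserve the equation. Since $u\in C^2$ near $0$, $u(0)=0$, $\nabla u(0)=0$ and the second-order part is $P_2$, we have
$$\nabla u_\rho(X)=\rho^{-1}\nabla u(\rho X)\to D^2u(0)X=\nabla P_2(X)$$
uniformly on $B_1$ as $\rho\to0$. As $\xi\mapsto|\xi|^{p-2}\xi$ is continuous, we may pass to the limit in (1). So $P_2$ is $p$-harmonic in $B_1$.

**Step 3: it is not.** Off the origin $P_2$ is smooth with $\nabla P_2=2d(x,-y)\ne0$, $\Delta P_2=0$ and $\langle D^2P_2\nabla P_2,\nabla P_2\rangle=8d^3(|x|^2-|y|^2)$. By (2),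
$$\operatorname{div}(|\nabla P_2|^{p-2}\nabla P_2)=|\nabla P_2|^{p-4}(p-2)\,8d^3(|x|^2-|y|^2)\not\equiv0,$$
a contradiction. So one fixed $p$-harmonic function fails to be $C^{k,\alpha}$ near $0$ whenever $k+\alpha>\mu$, and therefore $r(2m,p)\le\mu$. $\square$

The problem is now reduced to a lower bound on growth: find a Simons-symmetric $p$-harmonic function with $u(x,0)\ge c|x|^\mu$, where $\mu<4$ is bounded independently of $p$. An exact formula is not needed.

## 5. The powers $|x|^q-|y|^q$ and the sign of $Q_\varepsilon(q)$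

The simplest candidates are $w=a^q-b^q$. For $q>2$ we have $w\in C^2(\mathbf R^{2m})$, because the Hessian of $|x|^q$ is $q|x|^{q-2}\big(I+(q-2)\,|x|^{-2}xx^{T}\big)$ and tends to $0$ at $x=0$. Also $\nabla w=q(a^{q-2}x,-b^{q-2}y)\ne0$ off $0$. In each block only the radial second derivative enters the last expression below:
$$\begin{aligned}|\nabla w|^2&=q^2(a^{2q-2}+b^{2q-2}),\\ \Delta w&=q(q+m-2)(a^{q-2}-b^{q-2}),\\ \langle D^2w\nabla w,\nabla w\rangle&=q^3(q-1)(a^{3q-4}-b^{3q-4}).\end{aligned}$$
Put $A=a^{3q-4}-b^{3q-4}$ and $B=a^{q-2}b^{q-2}(a^q-b^q)$. Multiplying out,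
$$(a^{2q-2}+b^{2q-2})(a^{q-2}-b^{q-2})=A-a^{2q-2}b^{q-2}+a^{q-2}b^{2q-2}=A-B .$$
Insert this in (2) with $p-2=\varepsilon-1$. The coefficient of $A$ is $(q+m-2)+(\varepsilon-1)(q-1)=m-1+\varepsilon(q-1)$. Hence, off $0$,
$$\operatorname{div}(|\nabla w|^{p-2}\nabla w)=q^3|\nabla w|^{p-4}(c_1A-c_2B),\quad c_1=m-1+\varepsilon(q-1),\quad c_2=q+m-2.\tag{7}$$
Moreover
$$c_1(3q-4)-c_2q=(m-1)(3q-4)-q^2-(m-2)q+\varepsilon(q-1)(3q-4)=Q_\varepsilon(q).\tag{8}$$
To compare $A$ with $B$ in $\{a>b>0\}$, write $a/b=e^{2\sigma}$ with $\sigma>0$, so that $a=\kappa e^\sigma$, $b=\kappa e^{-\sigma}$ with $\kappa=\sqrt{ab}$. Then $A=2\kappa^{3q-4}\sinh((3q-4)\sigma)$ and $B=2\kappa^{3q-4}\sinh(q\sigma)$, so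
$$\frac AB=\frac{\sinh((3q-4)\sigma)}{\sinh(q\sigma)}\ge\frac{3q-4}q,\qquad\lim_{\sigma\to0}\frac AB=\frac{3q-4}q.\tag{9}$$
The inequality holds because $3q-4\ge q$ for $q\ge2$, and $t\mapsto\sinh(t\sigma)/t$ is increasing: its derivative is $t^{-2}\big(t\sigma\cosh(t\sigma)-\sinh(t\sigma)\big)\ge0$, as $\tanh z\le z$ for $z\ge0$. If $b=0<a$, then $B=0<A$.

Is some $w$ itself $p$-harmonic, for $1<p<2$? For $q=2$ the computation in Step 3 of Lemma 2 says no. For $q>2$ we would need $A/B=c_2/c_1$ constant on $\{a>b>0\}$, but $3q-4>q$ makes the ratio (9) tend to $\infty$ as $\sigma\to\infty$. So the search for an exact solution among the powers fails.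

By the reduction after Lemma 2, however, a one-sided inequality is enough: if $w$ is $p$-subharmonic on $\{a>b\}$, a $p$-harmonic function with the same boundary values should lie above it. By (9) the ratio $A/B$ is smallest in the limit at the cone, so the sign of (7) is decided there. For $q>2$,
$$\operatorname{div}(|\nabla w|^{p-2}\nabla w)\ge0\ \text{on}\ \{a>b\}\quad\Longleftrightarrow\quad c_1\frac{3q-4}q\ge c_2\quad\Longleftrightarrow\quad Q_\varepsilon(q)\ge0 .$$
At $\varepsilon=0$ this reads $P_m(q)\le0$. For $m=2$ and $m=3$ the polynomial $P_m$ is $z^2-3z+4$ and $z^2-5z+8$; the discriminant is $-7$ both times, so no $q$ works. For $m\ge4$ there are real roots, and the smaller one is $q_m\le3<4$.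

## 6. Proof of Theorem 1: a $p$-harmonic function above the power

Let $m\ge4$, $1<p<2$, $q=q_m(p)\in(2,3)$, so $Q_\varepsilon(q)=0$, and let $w=a^q-b^q$. Write $\Omega=\{a>b\}\subset\mathbf R^{2m}$, let $B_1$ be the unit ball, and $D=\Omega\cap B_1$.

**Step 1: put the subsolution property in weak form.** By (8), $c_2/c_1=(3q-4)/q$, so (7) and (9) give $\operatorname{div}(|\nabla w|^{p-2}\nabla w)\ge0$ pointwise in $\Omega$; at points with $b=0$ use $c_1A>0$. The field $|\nabla w|^{p-2}\nabla w$ is $C^1$ in $\Omega$, as $0\notin\Omega$. Integrating by parts against $0\le\varphi\in C_c^\infty(D)$ gives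
$$\int_D|\nabla w|^{p-2}\nabla w\cdot\nabla\varphi\le0\qquad\text{for all }0\le\varphi\in W_0^{1,p}(D).\tag{10}$$
The passage to $W_0^{1,p}(D)$ is by density: nonnegative elements of $W_0^{1,p}(D)$ are $W^{1,p}$-limits of nonnegative $C_c^\infty(D)$ functions, and $|\nabla w|^{p-2}\nabla w$ is bounded on $B_1$.

**Step 2: construct $u$ with the right symmetry.** Let $u$ be the minimizer of $\int_{B_1}|\nabla u|^p$ over $w+W_0^{1,p}(B_1)$. It exists by the direct method and is unique by strict convexity. Its Euler–Lagrange equation is (1) on $B_1$, so $u$ is $p$-harmonic, and by standard regularity theory it is continuous in $B_1$. If $T\in O(m)\times O(m)$, then $u\circ T$ has the same energy and lies in $w\circ T+W_0^{1,p}(B_1)=w+W_0^{1,p}(B_1)$, so $u\circ T=u$ by uniqueness. Likewise $-u\circ J\in-w\circ J+W_0^{1,p}(B_1)=w+W_0^{1,p}(B_1)$ has the same energy, so $u\circ J=-u$. Thus $u$ depends only on $(a,b)$ and is antisymmetric in these variables. In particular $u=0$ on $\{a=b\}\cap B_1$.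

**Step 3: check that $h_+\chi_\Omega$ is an admissible test function.** Let $h=w-u\in W_0^{1,p}(B_1)\cap C(B_1)$. It vanishes on $\partial\Omega\cap B_1$, since $w$ and $u$ both do. We claim that $\varphi:=h_+\chi_\Omega\in W_0^{1,p}(D)$.

Choose $\varphi_j\in C_c^\infty(B_1)$ with $\varphi_j\to h$ in $W^{1,p}$, and put $\psi_j=\min(h_+,(\varphi_j)_+)$. Then $\psi_j$ is continuous, has compact support in $B_1$, and vanishes on $\partial\Omega\cap B_1$. For $\delta>0$ the set $\{\psi_j\ge\delta\}$ is compact in $B_1$ and misses $\partial\Omega$, so $\{\psi_j\ge\delta\}\cap\Omega=\{\psi_j\ge\delta\}\cap\overline\Omega$ is a compact subset of $D$. Hence $(\psi_j-\delta)_+|_D$ has compact support in $D$ and, by mollification, lies in $W_0^{1,p}(D)$. As $\delta\to0$ it converges to $\psi_j|_D$ in $W^{1,p}(D)$, because its gradient is $\chi_{\{\psi_j>\delta\}}\nabla\psi_j$. So $\psi_j|_D\in W_0^{1,p}(D)$. Finally, $\psi_j\to h_+$ in $L^p$, and $|\nabla\psi_j|\le|\nabla h|+|\nabla\varphi_j|$ is bounded in $L^p$. Thus $\psi_j|_D$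 converges weakly in $W^{1,p}(D)$ to $h_+|_D$. The closed subspace $W_0^{1,p}(D)$ is weakly closed, and the claim follows.

**Step 4: compare.** We show $u\ge w$ in $D$. Extended by $0$, $\varphi$ lies in $W_0^{1,p}(B_1)$, so it may be used in the equation for $u$, and by Step 3 it may be used in (10). Subtracting,
$$\int_{D\cap\{w>u\}}\big(|\nabla w|^{p-2}\nabla w-|\nabla u|^{p-2}\nabla u\big)\cdot(\nabla w-\nabla u)\le0 .$$
By (3) the integrand is nonnegative and vanishes only where $\nabla w=\nabla u$. Hence $\nabla\varphi=0$ a.e., and since $\varphi\in W_0^{1,p}(D)$ with $D$ bounded, $\varphi=0$. So $u\ge w$ in $D$.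

**Step 5: apply Lemma 2.** For $0<|x|<1$ the point $(x,0)$ lies in $D$, so $u(x,0)\ge|x|^q$. Lemma 2 with $\mu=q=q_m(p)\in(2,3)$ and $c=1$ yields $r(2m,p)\le q_m(p)$. If $n\ge8$ and $m=\lfloor n/2\rfloor$, then $m\ge4$ and $n\in\{2m,2m+1\}$, so Lemma 1 gives $r(n,p)\le q_m(p)<q_m\le3$. The statements on $\limsup$ and on the failure of the limit follow at once. By Lemma 1, $\sup_{1<p<2}r(n,p)$ is nonincreasing in $n$, so its limit exists; it is at most $\lim_m q_m=2$. $\blacksquare$

## 7. Homogeneous solutions: the profile problem and Theorem 2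

How good is the exponent $q_m(p)$ within the Simons-symmetric class? To find out, look for exact homogeneous solutions. Write $a=r\cos\theta$, $b=r\sin\theta$, $0\le\theta\le\frac\pi2$, and $U=r^\lambda f(\theta)$. The cone is $\theta=\frac\pi4$.

**Definition (profile problem).** Given $\lambda>0$, find $f\in C([0,\frac\pi4])\cap C^2((0,\frac\pi4))$ with $f>0$ on $[0,\frac\pi4)$, $f(\frac\pi4)=0$, $f(0)=1$ and $f'(\theta)=O(\theta)$ as $\theta\to0$, such that $U=r^\lambda f(\theta)$ solves the $p$-harmonic equation in $\{0<b<a\}$.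

For $p=2$ an example is $\lambda=2$, $f=\cos2\theta$: then $U=a^2-b^2$ is harmonic. For $p\ne2$ this $U$ is not a solution, by Lemma 2, Step 3. The odd extension of $U$ means $U(a,b)=-U(b,a)$ for $a<b$.

**Theorem 2 (sharpness within the Simons-symmetric class; the role of dimension 8).** Let $m\ge2$, $1<p<2$. There is exactly one $\lambda=\lambda_m(p)>0$ for which the profile problem is solvable. The odd extension of $U$ is $p$-harmonic in all of $\mathbf R^{2m}$. We have $\lambda_m(p)\ge2$, and:

* if $m\ge4$, then $r(2m,p)\le\lambda_m(p)\le q_m(p)$ and $\lim_{p\to1^+}\lambda_m(p)=q_m$;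
* if $m\in\{2,3\}$, then $\lim_{p\to1^+}\lambda_m(p)=\infty$.

So $q_m$ is the exact limiting exponent for these examples, and this family gives an obstruction precisely when $2m\ge8$. For $2m=4,6$ it gives none. The proof occupies Sections 8 to 12.

## 8. The Riccati equation for the slope of the profile

**Step 1: reduce to an ordinary differential equation.** Let $f>0$, $\omega=(\sin\theta\cos\theta)^{m-1}$ and $V=\omega'/\omega=2(m-1)\cot2\theta$. For functions of $(a,b)$, Lebesgue measure is a constant times $a^{m-1}b^{m-1}\,da\,db=r^N\omega\,dr\,d\theta$. With $E=\lambda^2f^2+f'^2$ we have $|\nabla U|^2=U_r^2+r^{-2}U_\theta^2=r^{2\lambda-2}E$, and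
$$\operatorname{div}(|\nabla U|^{p-2}\nabla U)=\frac1{r^N\omega}\Big[\partial_r\big(r^N\omega|\nabla U|^{p-2}U_r\big)+\partial_\theta\big(r^{N-2}\omega|\nabla U|^{p-2}U_\theta\big)\Big].$$
Inside the bracket every term carries the power $r^{N-1+(\lambda-1)\varepsilon}$, and the $r$-derivative produces the factor $N+(\lambda-1)\varepsilon$. So, up to a positive factor, the divergence equals
$$(\omega E^{\frac{p-2}2}f')'+\lambda(\lambda\varepsilon+N-\varepsilon)\,\omega E^{\frac{p-2}2}f.\tag{11}$$

**Step 2: pass to the logarithmic slope.** The expression (11) is homogeneous in $f$, so put $T=-f'/(\lambda f)$. Then $E=\lambda^2f^2(1+T^2)$. With $\Phi(T)=T(1+T^2)^{\frac{p-2}2}$, $\Phi'(T)=(1+T^2)^{\frac{p-4}2}(1+\varepsilon T^2)$, (11) becomes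
$$-\lambda^{p-1}\Big[(\omega f^{p-1}\Phi(T))'-(\lambda\varepsilon+N-\varepsilon)\,\omega f^{p-1}(1+T^2)^{\frac{p-2}2}\Big].$$
Divide the bracket by $\omega f^{p-1}(1+T^2)^{\frac{p-2}2}$ and use $f'/f=-\lambda T$. The result is
$$VT-\varepsilon\lambda T^2+\frac{1+\varepsilon T^2}{1+T^2}T'-(\lambda\varepsilon+N-\varepsilon).$$
Hence $U$ is a solution if and only if
$$\frac{1+\varepsilon T^2}{1+T^2}\,T'=N-VT+\varepsilon\big(\lambda(1+T^2)-1\big),\tag{12}$$
and $\operatorname{div}(|\nabla U|^{p-2}\nabla U)\ge0$ (resp. $\le0$) if and only if (12) holds with $\le$ (resp. $\ge$) in place of $=$.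

**Step 3: pass to an angle.** When $f\to0$, $T$ blows up, so put $\chi=\arctan T$. Then $T'=\chi'/\cos^2\chi$, and multiplying (12) by $\cos^2\chi$ gives
$$\chi'=F_{\varepsilon,\lambda}(\theta,\chi):=\frac{(N-\varepsilon)\cos^2\chi-V\sin\chi\cos\chi+\varepsilon\lambda}{\cos^2\chi+\varepsilon\sin^2\chi},\tag{13}$$
with the same rule for inequalities. For $0<\varepsilon<1$, $F_{\varepsilon,\lambda}$ is real-analytic on $(0,\frac\pi2)\times\mathbf R$ and $\pi$-periodic in $\chi$. It is bounded with bounded $\chi$-derivative for $\theta$ in compact subsets, and strictly increasing in $\lambda$. Moreover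
$$F_{\varepsilon,\lambda}(\theta,\tfrac\pi2)=\lambda>0,\qquad F_{\varepsilon,\lambda}(\theta,0)=N':=N+\varepsilon(\lambda-1)>0 .$$

**Step 4: solve from the singular point $\theta=0$.** We require $T=O(\theta)$ at $0$. Write $V=\frac{m-1}\theta-\theta v(\theta)$ with $v$ smooth on $[0,\frac\pi4]$, and $T=\theta\tau$. Since $\frac{1+T^2}{1+\varepsilon T^2}=1+\frac{(1-\varepsilon)T^2}{1+\varepsilon T^2}$ and $VT=(m-1-\theta^2v)\tau$, (12) becomes $\theta^{1-m}(\theta^{m-1}T)'=G(\theta,\tau)$ with
$$G=N'+\theta^2(v\tau+\varepsilon\lambda\tau^2)+\frac{(1-\varepsilon)\theta^2\tau^2}{1+\varepsilon\theta^2\tau^2}\Big[N'-(m-1)\tau+\theta^2(v\tau+\varepsilon\lambda\tau^2)\Big]=N'+\theta^2g .$$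
Here $g$ is smooth in $(\theta,\tau,\varepsilon,\lambda)$ for $\varepsilon\in[0,1]$, including $\varepsilon=0$. As $\theta^{m-1}T=O(\theta^m)\to0$, integration gives the equivalent equation
$$\tau(\theta)=\theta^{-m}\int_0^\theta s^{m-1}G(s,\tau(s))\,ds=\int_0^1t^{m-1}G(\theta t,\tau(\theta t))\,dt.\tag{14}$$
Let $(\varepsilon,\lambda)$ range over a compact set $K\subset[0,1]\times(0,\infty)$, let $M\ge1+\max_KN'/m$, and choose $\theta_0$ so small that $\theta_0^2\max|g|\le m$ and $\theta_0^2\max|\partial_\tau g|\le m/2$, the maxima being over $\theta\le\frac\pi8$, $|\tau|\le M$ and $K$. Then the right side of (14) maps $C([0,\theta_0];[-M,M])$ into itself and is a contraction with constant $\frac12$. So there is a unique fixed point.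

The fixed point depends continuously on $(\varepsilon,\lambda)\in K$: for two parameters, the distance of the fixed points is at most $\frac2m$ times the supremum of the difference of the two functions $G$. Also $T'(0)=\tau(0)=N'/m$. The solution is unique among all solutions of (12) with $T=O(\theta)$: if two of them have $|\tau|\le M'$, take $M\ge M'$ and a smaller $\theta_0$. Then the contraction estimate, which is valid for bounded functions, shows that they agree near $0$, and hence as long as both exist.

For $0<\varepsilon<1$ continue this solution by (13) to $\chi_{\varepsilon,\lambda}$ on $[0,\frac\pi2)$; it exists there because $F$ is bounded for $\theta$ in compact subsets of $(0,\frac\pi2)$. It is positive for $\theta>0$: this holds near $0$ since $N'/m>0$, and $F(\theta,0)>0$ prevents a return to $0$. Since $F(\theta,\frac\pi2)=\lambda>0$, it can cross the value $\frac\pi2$ only once, upwards.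

**Step 5: comparison.** If $\chi_1'\le F(\theta,\chi_1)$, $\chi_2'\ge F(\theta,\chi_2)$ and $\chi_1\le\chi_2$ at some $\theta_1>0$, then $\chi_1\le\chi_2$ for later $\theta$. Indeed, let $d=\chi_1-\chi_2$ and suppose $d(\theta_*)>0$ with $\theta_*>\theta_1$. Let $\theta'$ be the last zero of $d$ in $[\theta_1,\theta_*)$. On $(\theta',\theta_*]$ we have $d>0$ and $d'\le F(\theta,\chi_1)-F(\theta,\chi_2)\le Ld$, where $L$ bounds $|\partial_\chi F|$ on $[\theta_1,\theta_*]$. So $e^{-L\theta}d$ is nonincreasing and tends to $0$ at $\theta'$, whence $d(\theta_*)\le0$, a contradiction.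

Consequently, for $0<\varepsilon<1$ and each $\theta>0$, $\chi_{\varepsilon,\lambda}(\theta)$ is strictly increasing in $\lambda$. Let $\lambda_1<\lambda_2$. The initial slope $N'/m$ is strictly increasing in $\lambda$, so $\chi_{\varepsilon,\lambda_1}<\chi_{\varepsilon,\lambda_2}$ for small $\theta>0$. At a first later contact, $\chi_{\varepsilon,\lambda_1}'=F_{\varepsilon,\lambda_1}<F_{\varepsilon,\lambda_2}=\chi_{\varepsilon,\lambda_2}'$, which is impossible when the first function comes from below.

## 9. Shooting in $\lambda$: existence and uniqueness of $\lambda_m(p)$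

Let $0<\varepsilon<1$.

**Step 1: translate the profile problem.** We show that it is solvable for $\lambda$ if and only if $\chi_{\varepsilon,\lambda}(\frac\pi4)=\frac\pi2$. Suppose $f$ solves it. Then $T=-f'/(\lambda f)$ is finite on $(0,\frac\pi4)$, is $O(\theta)$ at $0$, and solves (12). So $T=\tan\chi_{\varepsilon,\lambda}$ by uniqueness, $\chi_{\varepsilon,\lambda}<\frac\pi2$ on $[0,\frac\pi4)$, and $f=\exp(-\lambda\int_0^\theta T)$. If $\chi_{\varepsilon,\lambda}(\frac\pi4)<\frac\pi2$, then $T$ would be bounded and $f(\frac\pi4)>0$, a contradiction.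

Conversely, let $\chi_{\varepsilon,\lambda}(\frac\pi4)=\frac\pi2$. As the crossing is unique and upward, $T=\tan\chi_{\varepsilon,\lambda}$ is finite on $[0,\frac\pi4)$. Near $\frac\pi4$, $\chi'(\frac\pi4)=\lambda$ gives $T\sim\frac1{\lambda s}$ with $s=\frac\pi4-\theta$, so $\int_0^{\pi/4}T=\infty$. Then $f=\exp(-\lambda\int_0^\theta T)$ is positive on $[0,\frac\pi4)$ and vanishes at $\frac\pi4$. Also $f(0)=1$ and $f'=-\lambda Tf=O(\theta)$.

**Step 2: large $\lambda$ overshoots.** On $[\frac\pi8,\frac\pi4]$ we have $0\le V\le2(m-1)$, so the numerator in (13) is at least $\varepsilon\lambda-(m-1)$. The denominator is at most $1$. Hence $F\ge\varepsilon\lambda-(m-1)$ once the right side is positive, and $\chi_{\varepsilon,\lambda}(\frac\pi4)\ge\frac\pi8(\varepsilon\lambda-m+1)>\frac\pi2$ for large $\lambda$.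

**Step 3: $\lambda=2$ does not overshoot.** Take $T_*=\tan2\theta$, the slope of $a^2-b^2$. Since $VT_*=2(m-1)$, the left side of (12) minus the right side with $\lambda=2$ is
$$2(1+\varepsilon T_*^2)-(1+\varepsilon+2\varepsilon T_*^2)=1-\varepsilon>0 .$$
So $\chi_*=2\theta$ satisfies $\chi_*'\ge F_{\varepsilon,2}(\theta,\chi_*)$. At $0$, $T_*'(0)=2>\frac{2m-1+\varepsilon}m=\frac{N'}m$, so $\chi_{\varepsilon,2}<2\theta$ for small $\theta$. Comparison gives $\chi_{\varepsilon,2}(\frac\pi4)\le\frac\pi2$.

**Step 4: conclude.** The map $\lambda\mapsto\chi_{\varepsilon,\lambda}(\frac\pi4)$ is continuous, by Section 8, Step 4, near $0$ and ordinary continuous dependence afterwards. It is strictly increasing by Step 5 there. So exactly one $\lambda>0$ gives the value $\frac\pi2$. This is $\lambda_m(p)$, and Step 3 shows $\lambda_m(p)\ge2$.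

## 10. The odd extension is $p$-harmonic in $\mathbf R^{2m}$

Let $\lambda=\lambda_m(p)$, $\chi=\chi_{\varepsilon,\lambda}$. The difficulties are the cone, where $T=\infty$, and the set $Z=\{x=0\}\cup\{y=0\}$, where the coordinates degenerate.

**Step 1: reflect $\chi$.** Since $V(\frac\pi2-\theta)=-V(\theta)$, equation (13) is invariant under $(\theta,\chi)\to(\frac\pi2-\theta,\pi-\chi)$. The solutions $\chi(\theta)$ and $\pi-\chi(\frac\pi2-\theta)$ both equal $\frac\pi2$ at $\theta=\frac\pi4$, so $\chi(\frac\pi2-\theta)=\pi-\chi(\theta)$ on $(0,\frac\pi2)$.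

**Step 2: write $(\lambda f,-f')$ in polar form.** We look for $R>0$ with $f=\lambda^{-1}R\cos\chi$ and $f'=-R\sin\chi$. These are consistent exactly when $R'\cos\chi=R(\chi'-\lambda)\sin\chi$. From (13),
$$\chi'-\lambda=\cos\chi\,\frac{(N-\varepsilon-\lambda+\varepsilon\lambda)\cos\chi-V\sin\chi}{\cos^2\chi+\varepsilon\sin^2\chi},$$
so we define $R$ by
$$\frac{R'}R=(\chi'-\lambda)\tan\chi=\sin\chi\,\frac{(N-\varepsilon-\lambda+\varepsilon\lambda)\cos\chi-V\sin\chi}{\cos^2\chi+\varepsilon\sin^2\chi},\qquad R(0)=\lambda.\tag{15}$$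
The last expression is analytic on $(0,\frac\pi2)$, also where $\chi=\frac\pi2$. It is bounded near $0$ because $\chi=O(\theta)$ and $V=O(1/\theta)$. Under $\theta\to\frac\pi2-\theta$ it changes sign, by Step 1, so $R(\frac\pi2-\theta)=R(\theta)$. Thus $R$ is continuous and positive on $[0,\frac\pi2]$. Put $f=\lambda^{-1}R\cos\chi$. Then $f'=-R\sin\chi=-\lambda f\tan\chi$, $f(0)=1$ and $f(\frac\pi2-\theta)=-f(\theta)$. On $[0,\frac\pi4]$ this $f$ is the profile of Section 9.

**Step 3: the equation off $Z$.** Off $Z$, $U=r^\lambda f(\theta)$ is smooth, with $|\nabla U|=r^{\lambda-1}(\lambda^2f^2+f'^2)^{1/2}=r^{\lambda-1}R\ne0$. It solves the equation where $0<\theta<\frac\pi4$ by Section 8, and where $\frac\pi4<\theta<\frac\pi2$ by $U\circ J=-U$. At $\theta=\frac\pi4$ the left side of the equation is continuous, because $U$ is smooth with nonzero gradient there, so it vanishes there too.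

**Step 4: remove $Z$.** $U$ is continuous on $\mathbf R^{2m}$, and off $Z$ the gradient is bounded on bounded sets, since $\lambda\ge2$ and $R$ is bounded. Let $\zeta\in C^\infty(\mathbf R)$ be $0$ on $(-\infty,1]$ and $1$ on $[2,\infty)$, and put $\eta_\delta=\zeta(a/\delta)\zeta(b/\delta)$. It vanishes in the $\delta$-neighborhood of $Z$, equals $1$ outside the $2\delta$-neighborhood, and $|\nabla\eta_\delta|\le C/\delta$. As $Z$ has codimension $m$, the $2\delta$-neighborhood has volume $\le C\delta^m$ in bounded sets. For $\varphi\in C_c^\infty(\mathbf R^{2m})$,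
$$\int U\,\partial_i\varphi\,\eta_\delta=-\int\partial_iU\,\varphi\,\eta_\delta-\int U\varphi\,\partial_i\eta_\delta ,$$
and the last term is at most $C\delta^{-1}\delta^m\to0$, because $m\ge2$. So the pointwise gradient is the weak gradient, and $U\in W^{1,\infty}_{\rm loc}$. Similarly, testing the equation off $Z$ with $\varphi\eta_\delta$,
$$\int|\nabla U|^{p-2}\nabla U\cdot\nabla\varphi\,\eta_\delta=-\int\varphi\,|\nabla U|^{p-2}\nabla U\cdot\nabla\eta_\delta=O(\delta^{m-1})\to0 .$$
Hence $U$ is $p$-harmonic in $\mathbf R^{2m}$. It is invariant under $O(m)\times O(m)$, $U\circ J=-U$, and $U(x,0)=|x|^\lambda$.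

## 11. The bound $\lambda_m(p)\le q_m(p)$ for $m\ge4$

Here the power $w$ serves as a subsolution of the Riccati equation. Let $q=q_m(p)$ and $w=a^q-b^q=r^q(\cos^q\theta-\sin^q\theta)$. Its slope is
$$T_w=\frac{\cos^{q-1}\theta\,\sin\theta+\sin^{q-1}\theta\,\cos\theta}{\cos^q\theta-\sin^q\theta},\qquad\chi_w=\arctan T_w .$$
By Section 6, Step 1, $\operatorname{div}(|\nabla w|^{p-2}\nabla w)\ge0$ in $\Omega$, so $\chi_w'\le F_{\varepsilon,q}(\theta,\chi_w)$ on $(0,\frac\pi4)$. As $q>2$, $T_w'(0)=1$, while $N'/m=(2m-1+\varepsilon(q-1))/m>1$. So $\chi_w<\chi_{\varepsilon,q}$ for small $\theta$, and comparison gives $\chi_w\le\chi_{\varepsilon,q}$ on $(0,\frac\pi4)$. Since $\chi_w\to\frac\pi2$ as $\theta\to\frac\pi4$, we get $\chi_{\varepsilon,q}(\frac\pi4)\ge\frac\pi2$. By monotonicity in $\lambda$,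
$$2\le\lambda_m(p)\le q_m(p)<q_m\le3 .$$
Lemma 2 applied to $U$ with $\mu=\lambda_m(p)$ gives $r(2m,p)\le\lambda_m(p)$.

## 12. The limit of $\lambda_m(p)$ as $p\to1^+$

Put $\Lambda_m=q_m$ if $m\ge4$ and $\Lambda_m=\infty$ if $m=2,3$, with $1/\infty=0$. Then $P_m>0$ on $(0,\Lambda_m)$: for $m\ge4$ because $q_m$ is the smaller root, for $m=2,3$ because the discriminant is $-7$. Fix $\lambda\in(2,\Lambda_m)$. It suffices to show that $\lambda_m(p)\ge\lambda$ for $p$ close to $1$. Indeed, then $\liminf_{p\to1^+}\lambda_m(p)\ge\Lambda_m$, which for $m=2,3$ is the assertion, and for $m\ge4$ is completed by $\lambda_m(p)<q_m$. The plan is to bound the solution at $\varepsilon=0$, and then to keep the solution for small $\varepsilon$ below the power $a^\lambda-b^\lambda$ near the cone.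

**Step 1: the solution at $\varepsilon=0$ exists up to the cone.** Let $T_0$ be the solution of (12) with $\varepsilon=0$ given by Section 8, Step 4; it does not depend on $\lambda$ and satisfies
$$T_0'=(1+T_0^2)(N-VT_0),\qquad T_0'(0)=\tfrac Nm .$$
It is positive for $\theta>0$, since $T_0'=N>0$ wherever $T_0=0$. Near $0$, $T_0\sim\frac Nm\theta$ lies below $\frac NV\sim\frac N{m-1}\theta$. The function $\frac NV=\frac N{2(m-1)}\tan2\theta$ is strictly increasing. At a first contact $T_0=N/V$ we would have $T_0'=0<(N/V)'$, which is impossible for a contact from below. So $0<T_0<N/V$. In particular $T_0$ stays bounded on compact subsets of $[0,\frac\pi4)$ and exists on $[0,\frac\pi4)$.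

**Step 2: the rate at which $T_0$ can blow up.** Let $s=\frac\pi4-\theta$, $S=sT_0$, $\sigma=-\log s$, so that $\frac d{d\sigma}=s\frac d{d\theta}$. Since $V=2(m-1)\tan2s\ge4(m-1)s$, Step 1 gives $0<S\le\frac N{4(m-1)}$. Furthermore
$$\frac{dS}{d\sigma}=-S+s^2T_0'=-S+(s^2+S^2)\Big(N-\frac VsS\Big).$$
The last bracket equals $N-VT_0>0$ and is at most $N-4(m-1)S$ and at most $N$. Hence
$$\frac{dS}{d\sigma}\le g(S)+Ns^2,\qquad g(S)=-S+NS^2-4(m-1)S^3=-S^3P_m(1/S).\tag{16}$$
If $S>1/\Lambda_m$, then $1/S\in(0,\Lambda_m)$ and $g(S)<0$. Let $\eta>0$. On the compact interval $[\frac1{\Lambda_m}+\eta,\frac N{4(m-1)}]$, if it is not empty, $g\le-2c(\eta)<0$. So once $s$ is small, $\frac{dS}{d\sigma}\le-c(\eta)$ whenever $S\ge\frac1{\Lambda_m}+\eta$. As $\sigma\to\infty$, $S$ must drop below $\frac1{\Lambda_m}+\eta$, and then it cannot return. Since $\eta$ is arbitrary,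
$$\limsup_{\theta\to\pi/4}sT_0\le\frac1{\Lambda_m}<\frac1\lambda .$$

**Step 3: a barrier near the cone.** Let $w=a^\lambda-b^\lambda$, with profile $f_w=\cos^\lambda\theta-\sin^\lambda\theta$, slope $T_w=-f_w'/(\lambda f_w)$ and $\chi_w=\arctan T_w$. The profile has a simple zero at $\frac\pi4$, so $sT_w\to\frac1\lambda$ and $\chi_w\to\frac\pi2$ as $\theta\to\frac\pi4$, with $\chi_w<\frac\pi2$ before. By (8) with $q=\lambda$, there is $\varepsilon_0\in(0,1)$ such that for $0<\varepsilon\le\varepsilon_0$
$$c_1(3\lambda-4)-c_2\lambda=-P_m(\lambda)+\varepsilon(\lambda-1)(3\lambda-4)\le-\tfrac12P_m(\lambda)<0 .$$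
Since $c_1\le m+\lambda-2$,
$$c_1\frac AB-c_2\le-\frac{P_m(\lambda)}{2\lambda}+(m+\lambda-2)\Big(\frac AB-\frac{3\lambda-4}\lambda\Big).$$
The ratio $A/B$ does not involve $\varepsilon$ and tends to $\frac{3\lambda-4}\lambda$ at the cone, by (9). So there is $\theta_2<\frac\pi4$, independent of $\varepsilon\le\varepsilon_0$, such that the right side is $\le0$ for $\theta\in[\theta_2,\frac\pi4)$. By (7), $\operatorname{div}(|\nabla w|^{p-2}\nabla w)\le0$ there, that is, $\chi_w'\ge F_{\varepsilon,\lambda}(\theta,\chi_w)$ on $[\theta_2,\frac\pi4)$.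

**Step 4: compare for small $\varepsilon$.** By Step 2, $\limsup sT_0<\frac1\lambda=\lim sT_w$, so we may choose $\theta_1\in[\theta_2,\frac\pi4)$ with $T_0(\theta_1)<T_w(\theta_1)$. Let $T_{\varepsilon,\lambda}=\tan\chi_{\varepsilon,\lambda}$. On a small interval $[0,\theta_0]$, $T_{\varepsilon,\lambda}\to T_0$ as $\varepsilon\to0$, by the contraction argument, which includes $\varepsilon=0$. On the rest of $[0,\theta_1]$, equation (12) solved for $T'$ is smooth in $(\theta,T,\varepsilon)$, $\varepsilon\in[0,1]$, and $T_0$ is bounded. So ordinary continuous dependence shows that $T_{\varepsilon,\lambda}$ is finite up to $\theta_1$ for small $\varepsilon$ and that $T_{\varepsilon,\lambda}(\theta_1)\to T_0(\theta_1)$. Hence, for small $\varepsilon\le\varepsilon_0$, $\chi_{\varepsilon,\lambda}(\theta_1)<\chi_w(\theta_1)$. By Step 3 and comparison,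
$$\chi_{\varepsilon,\lambda}\le\chi_w<\tfrac\pi2\qquad\text{on }[\theta_1,\tfrac\pi4).$$
Therefore $\chi_{\varepsilon,\lambda}(\frac\pi4)\le\frac\pi2=\chi_{\varepsilon,\lambda_m(p)}(\frac\pi4)$, and strict monotonicity in $\lambda$ gives $\lambda_m(p)\ge\lambda$. $\blacksquare$
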